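# Lacunary partial sums in the plane: displacements that add, and why the sums are dense

## 1. Displacements of a partial sum, and when they add

Let $n_1<n_2<\cdots$ be positive integers, let $a_j$ be complex numbers with $|a_j|\le 1$, and let $s_m(t)=\sum_{j\le m}a_je^{in_jt}$. Fix a base point $t_0$ and put $x_j=a_je^{in_jt_0}$. The object on which everything turns is the displacement of the $m$-th partial sum,
$$Q_m(\tau)=s_m(t_0+\tau)-s_m(t_0)=\sum_{j\le m}x_j\,(e^{in_j\tau}-1). \tag{1.1}$$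
We shall collect the values that such displacements take often, in a sense to be made precise, and show that these values form a set closed under addition. The mechanism is an identity. For $m'\le m$,
$$Q_m(\tau_1+\tau_2)-Q_m(\tau_1)-Q_{m'}(\tau_2)=\sum_{j\le m'}x_j(e^{in_j\tau_1}-1)(e^{in_j\tau_2}-1)+\sum_{m'<j\le m}x_je^{in_j\tau_1}(e^{in_j\tau_2}-1). \tag{1.2}$$
Indeed, for $j\le m'$ use $(uv-1)-(u-1)-(v-1)=(u-1)(v-1)$, and for $j>m'$ use $(uv-1)-(u-1)=u(v-1)$, with $u=e^{in_j\tau_1}$, $v=e^{in_j\tau_2}$. The first sum is small if $\tau_1$ is tiny compared with the periods of the frequencies up to $n_{m'}$. The second is small if $\tau_2$ is nearly a common period of the frequencies $n_{m'+1},\dots,n_m$. When both hold, displacements add.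

**Example 1.1 (doubling frequencies).** Let $n_j=2^j$. Take $\tau_2\in 2\pi2^{-m'}\mathbb Z$ and $|\tau_1|\le2\pi2^{-m}$. Then $e^{i2^j\tau_2}=1$ for $j\ge m'$, so the second sum in (1.2) vanishes, and the first is at most $2\sum_{j<m'}2^j|\tau_1|\le4\pi2^{m'-m}$. Displacements add up to an error exponentially small in $m-m'$. Separation of scales is essential: if $a_j=1$, $m'=m$ and $\tau_1=\tau_2=2\pi2^{-m}$, the right side of (1.2) is $\sum_{k\ge1}x_{m-k}(e^{2\pi i2^{-k}}-1)^2$ (over $k<m$). Its terms have modulus $4\sin^2(\pi2^{-k})$, that is $4$, $2$, $2-\sqrt2$ for $k=1,2,3$, and at most $4\pi^24^{-k}$ for $k\ge4$, which sums to less than $0.21$. So the defect has modulus at least $4-2-0.6-0.21>1$.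

For a general sequence there are no exact common periods, and Bohr sets will replace $2\pi2^{-m'}\mathbb Z$. What addition buys is the following lemma.

**Lemma 1.2 (semigroup to group).** Let $\mathcal D\subset\mathbb C$ be closed, with $\mathcal D+\mathcal D\subset\mathcal D$, and suppose that $\mathcal D$ meets every closed disc of radius $R$. Then $\mathcal D$ is a subgroup of $\mathbb C$.

*Proof.* Let $D\in\mathcal D$; we show $-D\in\mathcal D$. Put $y_0=0$, and inductively choose $D_k\in\mathcal D$ in the closed disc of radius $R$ about $-y_{k-1}-D$, and set $y_k=y_{k-1}+D+D_k$. Then $|y_k|\le R$ for all $k$, so by compactness there are $k'>k$ with $y_{k'}-y_k$ as small as we please. Now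
$$(y_{k'}-y_k)-D=(k'-k-1)D+\sum_{k<\iota\le k'}D_\iota\in\mathcal D,$$
a sum with at least one summand. So $-D$ is a limit of points of $\mathcal D$, and $\mathcal D$ is closed. Since $\mathcal D\neq\emptyset$, also $0=D+(-D)\in\mathcal D$. $\square$

The Gaussian integers $\mathbb Z[i]$ satisfy the hypotheses with $R=1/\sqrt2$ and are not all of $\mathbb C$. So a second argument will be needed to rule out proper subgroups.

Here is what the object is for. Suppose that the sums $s_N(t)$ avoid a disc for all $t$ in a set of positive measure, and let $t_0$ be a density point of that set. A displacement that carries $s_N(t_0)$ into the disc cannot be attained for a positive proportion of small $\tau$. If we show that every complex number is attained in this sense, no disc can be avoided.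

## 2. Dense partial sums of a lacunary series

**Definition 2.1.** A sequence $(n_j)_{j\ge1}$ of positive integers is lacunary if $n_{j+1}/n_j\ge\lambda$ for all $j$, with some $\lambda>1$. A sequence of complex numbers is recurrent if it is dense in $\mathbb C$.

For example, $n_j=2^j$ is lacunary with $\lambda=2$, and $n_j=j^2$ is not lacunary, since the ratios tend to $1$. Throughout,
$$\sum_{j=1}^\infty|a_j|^2=\infty,\qquad |a_j|\le1\ \text{ for all }j,\qquad s_N(t)=\sum_{j=1}^Na_je^{in_jt}. \tag{2.1}$$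

**Theorem 2.2.** Let $n_j\in\mathbb N$, $n_{j+1}/n_j\ge\lambda>1$, $|a_j|\le1$ and $\sum|a_j|^2=\infty$. Then $\{s_N(t):N\ge1\}$ is dense in $\mathbb C$ for almost every $t\in\mathbb R$.

The coefficients need not decay; $a_j=1$ is allowed. We quote one fact without proof.

**Fact 2.3 (quoted).** Under (2.1) there is a constant $c(\lambda)<\infty$, depending only on $\lambda$, such that for almost every $t$,
$$\sup_{a\in\mathbb C}\ \liminf_{N\to\infty}|a-s_N(t)|\le c(\lambda).$$

So almost surely the sums return to within a fixed distance of every point, and the task is to go from the fixed distance to an arbitrary one.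

Some cases can be settled by hand. Let $n_j=2^j$, $a_j=1$. At $t=0$ we get $s_N=N$. At $t=2\pi/3$ the terms alternate between $e^{4\pi i/3}$ and $e^{2\pi i/3}$, whose sum is $-1$, so $s_{2k}=-k$ and $|s_N|\to\infty$. Hence "almost every" cannot become "every". If $a_j=2^{-j}$, then $|s_N|\le1$ and density fails for all $t$; here $\sum|a_j|^2<\infty$.

**The avoided set.** If the Theorem fails, then, since there are countably many discs with rational center and radius, there are $a\in\mathbb C$, $\varepsilon>0$ such that the closed set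
$$E=\{t:\ |s_N(t)-a|\ge\varepsilon\ \text{ for all }N\ge1\}\quad\text{has }|E|>0. \tag{2.2}$$
We assume this from Section 6 to Section 10 and derive a contradiction.

**Conventions.** $|G|$ is Lebesgue measure. $\langle z,w\rangle=\mathrm{Re}(\bar zw)$ is the real inner product on $\mathbb C$. For integrable $f$ on $\mathbb C$, $\hat f(\xi)=\int f(w)e^{-i\langle\xi,w\rangle}dw$. $B(z,r)$ and $\bar B(z,r)$ are the open and closed discs. $C,c>0$ denote constants depending only on $\lambda$ (and on $c(\lambda)$); they may change from line to line. Put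
$$V_n=\sum_{j\le n}|a_j|^2,\qquad A=\max\Big(1,\frac1{\lambda-1}\Big),\qquad C_2=\frac A{\lambda-1},\qquad W_m=\frac A{n_{m+1}} .$$
The number $W_m$ is the length scale on which frequencies up to $n_m$ hardly move while later ones turn. Precisely, $\sum_{j\le m}n_j\le\frac\lambda{\lambda-1}n_m$ and $n_m\le n_{m+1}/\lambda=A/(\lambda W_m)$, so with $|e^{ix}-1|\le|x|$ we get, for $H\ge0$,
$$\sum_{j\le m}|e^{in_j\tau}-1|\le\sum_{j\le m}n_j|\tau|\le C_2\frac{|\tau|}{W_m},\qquad \sum_{j\le m-H}n_j|\tau|\le C_2\lambda^{-H}\frac{|\tau|}{W_m}. \tag{2.3}$$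
The second bound uses $n_{m-H}\le\lambda^{-H}n_m$.

**Textbook facts.** (a) By Lebesgue's density theorem almost every point $t_0$ of a measurable set $F$ is a density point; then, for each fixed $b$, $W^{-1}|\{|\tau|\le bW:t_0+\tau\notin F\}|\to0$ as $W\to0$. (b) A closed subgroup of $\mathbb R^2$ is, in a suitable basis, a product of two factors each equal to $\mathbb R$, $\mathbb Z$ or $\{0\}$. If it is proper, one factor is $\mathbb Z$ or $\{0\}$, and the corresponding coordinate is a nonzero linear functional with integer values on the group. (c) For the Bessel functions $J_q$, $q\in\mathbb Z$: $e^{ir\cos\varphi}=\sum_{q\in\mathbb Z}i^qJ_q(r)e^{iq\varphi}$ (Jacobi–Anger) and $|J_q(r)|\le(r/2)^{|q|}/|q|!$ for $r\ge0$.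

## 3. A local limit theorem and the scale at which it stops

Take $\tau$ random in a window of length about $W$. Terms with $n_j\ll1/W$ are nearly constant in $\tau$. Terms with $n_j\gtrsim1/W$ turn, and lacunarity makes them look independent. If the phases were independent and uniform, a sum $S=\sum c_je^{i\nu_j\tau}$ would have characteristic function $\prod_jJ_0(|\xi||c_j|)$, close to the Gaussian $e^{-|\xi|^2\sigma^2/4}$ with $\sigma^2=\sum|c_j|^2$.

The sensible first attempt is therefore: take a bump $f$ supported in a disc of radius $\varepsilon$, write $\mathbb Ef(S-v)=(2\pi)^{-2}\int\hat f(\xi)e^{-i\langle\xi,v\rangle}\mathbb Ee^{i\langle\xi,S\rangle}d\xi$, and insert the Gaussian. Since $\hat f$ lives on $|\xi|\lesssim1/\varepsilon$, we need the characteristic function there. With $\langle\xi,S\rangle=\sum r_j\cos(\nu_j\tau+\varphi_j)$, $r_j=|\xi||c_j|$, Jacobi–Anger gives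
$$e^{i\langle\xi,S\rangle}=\sum_{q}\Big(\prod_ji^{q_j}J_{q_j}(r_j)e^{iq_j\varphi_j}\Big)e^{i\tau\sum_jq_j\nu_j}.$$
The term $q=0$ is the desired product. The others survive averaging only if $\sum q_j\nu_j$ is nearly $0$. So we must bound the sum over near-relations of $\prod r_j^{|q_j|}$.

Look at $\nu_j=2^j$, $1\le j\le n$, and all $r_j=r$. The relation $2\nu_j-\nu_{j+1}=0$ has weight $r^3$. Using it, its negative, or nothing in each of the disjoint blocks $\{2k-1,2k\}$ shows that the sum of weights over exact relations is at least $(1+2r^3)^{\lfloor n/2\rfloor}$. So a factor $\exp(C\sum r_j^3)$ is unavoidable in such a bound. It is harmless against the Gaussian $\exp(-\frac14\sum r_j^2)$ precisely if $r$ is small. For $r=1$ the bound is false altogether: the multiples $k(2,-1)$, $k\in\mathbb Z$, are infinitely many relations of weight $1$.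

This is where the attempt stops. If the coefficients do not decay, we control the characteristic function only for $|\xi|\le\xi_0$ with a fixed $\xi_0$. A function whose transform is supported in $|\xi|\le\xi_0$ cannot be supported in a small disc. One can arrange a test function that is positive only inside a disc of a fixed radius $R$, and so find attained displacements in every disc of radius $R$. That does not give density, as $\mathbb Z[i]$ shows.

Two things get past this point. If the small coefficients among the relevant ones carry positive mass, they supply a Gaussian smoothing that is controlled for all needed $\xi$; this is Section 7. If not, the number of relevant coefficients is effectively bounded, we restrict $\tau$ to Bohr sets where the large frequencies return, and by (1.2) attained displacements add. Lemma 1.2 then turns the fixed-scale information into a closed group. That this group is everything is proved in Section 10: a character trivial on it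 would force $e^{i\Delta}$ to be close to $1$ for a lacunary cosine sum $\Delta$ of fixed variance.

## 4. Counting near-relations

**Lemma 4.1.** There are $r_*\in(0,\frac12]$ and $C_1\ge1$, depending only on $\lambda$, such that for $0<\nu_1<\dots<\nu_n$ with $\nu_{j+1}\ge\lambda\nu_j$, $r_j\in[0,r_*]$ and $x\in\mathbb R$ (with $0^0=1$),
$$\sum_{q\in\mathbb Z^n:\ |x+\sum q_j\nu_j|<\nu_1}\ \prod_jr_j^{|q_j|}\ \le\ C_1\exp\Big(C_1\sum_jr_j^3\Big).$$

The idea is to add one frequency at a time, from the lowest, and to follow the profile of the sum as a function of $|x|/\nu_k$. Near $0$ it is bounded. At distance comparable with $\nu_k$ one must use a frequency near $\nu_k$ at least once, which costs a factor $\rho_k$; further out one must use at least two, which costs $\rho_k^2$. The profile near $0$ can grow only by one more use of $\nu_k$ into the far zone, at cost $\rho_k\cdot\rho_k^2$. This is the cube.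

**Step 1: constants and smoothed weights.** This step replaces the $r_k$ by weights that vary slowly in $k$. Let $\delta=\min(\frac14,\frac{\lambda-1}{\lambda+1})$, so that $(1-\delta)\lambda\ge1+\delta$. Let $\lambda^\alpha=4$, $\beta=2\alpha$, $\Gamma=2^{\alpha+3}$. Let $L\ge1$ satisfy $L\ge16\Gamma\delta^{-\alpha}3^\beta$ and $L\ge64\sup_{y>0}y^\beta2^{-y/2}$. Choose $r_*\le\frac12$ with
$$r_*\le\delta^\alpha/\Gamma,\qquad r_*\le1/L,\qquad r_*\le(\delta/2)^\beta/64,\qquad r_*^2\le2^{-\beta}/128 .$$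
Put $\nu_0=\nu_1/\lambda$ and, for $0\le k\le n$,
$$\rho_k=\max\Big(\max_{1\le i\le n}r_i2^{-|i-k|},\ r_*2^{-k}\Big).$$
Then $r_k\le\rho_k\le r_*$ for $k\ge1$, $\rho_0=r_*$, and $\rho_{k-1}\le2\rho_k$, because each entry of the maximum changes by a factor at most $2$. Also
$$\sum_{k\ge1}\rho_k^3\le\sum_{k\ge1}\Big(\sum_ir_i^38^{-|i-k|}+r_*^38^{-k}\Big)\le\tfrac97\sum_ir_i^3+\tfrac17r_*^3 .$$
The sum in the lemma increases with the $r_j$, so we may replace $r_k$ by $\rho_k$. Let $\Phi_0(x)=1_{|x|<\nu_1}$ and $\Phi_k(x)=\sum_{q\in\mathbb Z}\rho_k^{|q|}\Phi_{k-1}(x+q\nu_k)$. The enlarged sum is $\Phi_n(x)$.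

**Step 2: the profile bound.** This step states the induction. Put
$$h_k(y)=\begin{cases}1,&0\le y<\delta\quad\text{(zone 0)},\\ \Gamma\rho_ky^{-\alpha},&\delta\le y<1+\delta\quad\text{(zone 1)},\\ L\rho_k^2y^{-\beta},&y\ge1+\delta\quad\text{(zone 2)}.\end{cases}$$
Then $h_k\le1$, since $\Gamma r_*\delta^{-\alpha}\le1$ and $Lr_*^2\le r_*\le1$. We claim
$$\Phi_k(x)\le B_kh_k(|x|/\nu_k),\qquad B_k=B_{k-1}(1+16L\rho_k^3). \tag{4.1}$$
For $k=0$: $\Phi_0(x)\ne0$ only if $|x|/\nu_0<\lambda$, and there $h_0$ is bounded below by a positive constant depending only on $\lambda$, because $\rho_0=r_*$. So some $B_0=B_0(\lambda)$ works.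

**Step 3: the induction step.** Here we check (4.1) for $k\ge1$, zone by zone. Write $y=|x|/\nu_k$ and $y'=|x+q\nu_k|/\nu_{k-1}$; recall $\nu_k\ge\lambda\nu_{k-1}$. Since $\rho_k\le\frac12$, $\sum_{|q|\ge m}\rho_k^{|q|}\le4\rho_k^m$ for $m\ge1$. In zone 2 for $y'$, $h_{k-1}(y')\le4L\rho_k^2y'^{-\beta}$.

(a) Let $y<\delta$. The term $q=0$ is at most $B_{k-1}$. For $q\ne0$, $|x+q\nu_k|\ge(1-\delta)\nu_k\ge(1+\delta)\nu_{k-1}$, which is zone 2, so these terms total at most $4\rho_k\cdot4L\rho_k^2B_{k-1}$. The sum is at most $B_{k-1}(1+16L\rho_k^3)=B_k$.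

(b) Let $\delta\le y<1+\delta$; we show that the sum is at most $B_{k-1}\Gamma\rho_ky^{-\alpha}$. Note that $y<2$ gives $\frac12\Gamma\rho_ky^{-\alpha}\ge4\rho_k$. For $q=0$ we have $y'\ge\lambda y>\delta$. If $y'$ is in zone 1 the term is at most $B_{k-1}\Gamma\cdot2\rho_k\lambda^{-\alpha}y^{-\alpha}=\frac12B_{k-1}\Gamma\rho_ky^{-\alpha}$. If it is in zone 2 the term is at most $4L\rho_k^2B_{k-1}\le4\rho_kB_{k-1}$, because $L\rho_k\le1$, and this is at most $\frac12B_{k-1}\Gamma\rho_ky^{-\alpha}$. The terms $q\ne0$ total at most $4\rho_kB_{k-1}\le\frac12B_{k-1}\Gamma\rho_ky^{-\alpha}$.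

(c) Let $y\ge1+\delta$; the target is $T=L\rho_k^2y^{-\beta}B_{k-1}$.

- $q=0$: $y'\ge\lambda y$ is in zone 2, and the term is at most $4L\rho_k^2\lambda^{-\beta}y^{-\beta}B_{k-1}=\frac14T$, since $\lambda^\beta=16$.
- $q=\pm1$: $y'\ge\lambda(y-1)\ge\delta$. Zone 1 occurs only if $\lambda(y-1)<1+\delta$, so $y<3$. It then contributes in total at most $2\rho_k\cdot\Gamma\cdot2\rho_k\delta^{-\alpha}B_{k-1}=4\Gamma\delta^{-\alpha}\rho_k^2B_{k-1}\le\frac14T$, by $L\ge16\Gamma\delta^{-\alpha}3^\beta$. Zone 2 contributes in total at most $8L\rho_k^3(y-1)^{-\beta}B_{k-1}$. As $y-1\ge\frac\delta{1+\delta}y\ge\frac\delta2y$, this is at most $8r_*(2/\delta)^\beta T\le\frac18T$.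
- $|q|\ge\max(2,y/2)$: with $m$ the least such integer, $4\rho_k^m\le4\rho_k^22^{2-m}\le16\rho_k^22^{-y/2}$, so the total is at most $16\rho_k^22^{-y/2}B_{k-1}\le\frac14T$.
- $2\le|q|<y/2$: then $y>4$ and $y'\ge\lambda y/2>2$ is in zone 2. The total is at most $4\rho_k^2\cdot4L\rho_k^22^\beta y^{-\beta}B_{k-1}=16\rho_k^22^\beta T\le\frac18T$.

The sum is at most $(\frac14+\frac14+\frac18+\frac14+\frac18)T=T$. This proves (4.1). Hence $\Phi_n\le B_n\le B_0\exp(16L\sum_{k\ge1}\rho_k^3)$, and the bound for $\sum\rho_k^3$ gives the lemma. $\square$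

## 5. Window averages and characteristic functions

**The window.** We want averages over $[-W,W]$ that ignore frequencies above $1/W$. The Fejér kernel $K(x)=\frac1{2\pi}\big(\frac{\sin(x/2)}{x/2}\big)^2$ has $\int K(x)e^{isx}dx=(1-|s|)_+$, so with $K_W(\tau)=W^{-1}K(\tau/W)$,
$$\int K_W(\tau)e^{i\mu\tau}d\tau=(1-W|\mu|)_+ . \tag{5.1}$$
It is not compactly supported, so we cut it. Let $\chi=\chi_0*\chi_0$ with $\chi_0\ge0$ smooth, even, nonzero and supported in $[-\frac12,\frac12]$. Then $\chi\ge0$ is supported in $[-1,1]$ and has nonnegative Fourier transform. Let $\omega=c_\chi K\chi$ be a probability density, let $\mathbb P_W$ be the law with density $W^{-1}\omega(\tau/W)$, and let $\mathbb E_W$ be its expectation. The law lives on $[-W,W]$ and its density is at most $C/W$, so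
$$\mathbb P_W(G)\ge c'\ \Longrightarrow\ |G\cap[-W,W]|\ge c\,c'\,W. \tag{5.2}$$
The function $\hat\omega(x)=\int\omega(s)e^{isx}ds$ is real and nonnegative (up to a positive factor it is a convolution of two nonnegative functions), tends to $0$ at infinity, and satisfies $\hat\omega(0)=1$ and $\hat\omega(x)<1$ for $x\ne0$.

**Definition 5.1 (norms).** If $h(\tau)=\int e^{i\theta\tau}d\mu(\theta)$ with a finite complex measure $\mu$, put $\|h\|_A=|\mu|(\mathbb R)$. Put $\|h\|_W=\|\chi(\cdot/W)h\|_A$ whenever the right side is finite.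

For example $\|e^{i\theta\tau}\|_A=\|\cos\tau\|_A=1$, and $\|1\|_W=\|\chi\|_A$ for every $W$. The norm $\|\cdot\|_A$ is submultiplicative and invariant under dilation. For $g\in C_c^2(\mathbb R)$ we have $|\hat g(x)|\le\min(\|g\|_1,x^{-2}\|g''\|_1)$, so
$$\|g\|_A=\frac1{2\pi}\int|\hat g|\le C(\|g\|_1+\|g''\|_1). \tag{5.3}$$
Hence $\|h\|_W\le C\|h\|_A$ and $\|hg\|_W\le\|h\|_W\|g\|_A$. Since $\mathbb E_W[hu]=c_\chi\int K_W\,\chi(\cdot/W)h\,u$, also $|\mathbb E_W[hu]|\le C\|h\|_W$ for measurable $u$ with $|u|\le1$.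

**Lemma 5.2.** Let $\nu_1<\dots<\nu_n$ be as in Lemma 4.1, $W\ge A/\nu_1$, $S(\tau)=\sum c_je^{i\nu_j\tau}$, $\xi\in\mathbb C$, and $r_j=|\xi||c_j|\le r_*$. Then

1. $|\mathbb E_W[h\,e^{i\langle\xi,S\rangle}]|\le C\|h\|_W\exp\big(-\frac14\sum r_j^2+C_1\sum r_j^3\big)$;
2. for $1\le s\le r_*/\max r_j$: $\big|\mathbb E_W[h\,e^{i\langle\xi,S\rangle}]-\prod J_0(r_j)\,\mathbb E_W[h]\big|\le C\|h\|_Ws^{-1}\exp\big(C_1s^3\sum r_j^3\big)$.

*Proof.* Write $\chi(\cdot/W)h=\int e^{i\theta\tau}d\mu(\theta)$. Then $\mathbb E_W[he^{i\langle\xi,S\rangle}]=c_\chi\int I(\theta)d\mu(\theta)$ with $I(\theta)=\int K_We^{i\theta\tau}e^{i\langle\xi,S\rangle}d\tau$, and it suffices to treat $I(\theta)$ uniformly in $\theta$. Here $\langle\xi,S\rangle=\sum r_j\cos(\nu_j\tau+\varphi_j)$. By Jacobi–Anger and (5.1), with absolute convergence,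
$$I(\theta)=\sum_q\epsilon_q\prod_jJ_{q_j}(r_j)\Big(1-W\big|\theta+\sum q_j\nu_j\big|\Big)_+,\qquad|\epsilon_q|=1,\ \epsilon_0=1 .$$
Only $q$ with $|\theta+\sum q_j\nu_j|<1/W\le\nu_1$ contribute. For $0\le r\le\frac12$ the alternating series of $J_0$ gives $\frac34\le J_0(r)\le1-\frac{r^2}4+\frac{r^4}{64}\le e^{-r^2/4}$; the last inequality is $1-x+\frac{x^2}4\le1-x+\frac{x^2}2-\frac{x^3}6\le e^{-x}$ with $x=r^2/4\le\frac32$. For $q\ne0$, $|J_q(r)|\le(r/2)^{|q|}\le\frac12r^{|q|}\le J_0(r)r^{|q|}$. Hence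
$$|I(\theta)|\le\prod J_0(r_j)\sum_{|\theta+\sum q_j\nu_j|<\nu_1}\prod r_j^{|q_j|},$$
and Lemma 4.1 gives (1). For (2), the term $q=0$ is $\prod J_0(r_j)\int K_We^{i\theta\tau}d\tau$, and integrating it against $c_\chi d\mu$ gives $\prod J_0(r_j)\mathbb E_W[h]$. For $q\ne0$, $\prod r_j^{|q_j|}\le s^{-1}\prod(sr_j)^{|q_j|}$, and Lemma 4.1 applied to the weights $sr_j\le r_*$ bounds the rest. $\square$

We record four consequences. Always $W\ge A/\nu_1$. In (5.4) and (5.5), $|c_j|\le1$ and $\sigma^2=\sum|c_j|^2$.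

**Central limit estimate.** There is a bounded function $\epsilon(\sigma,\zeta)$, depending only on $\lambda$, with $\epsilon(\sigma,\zeta)\to0$ as $\sigma\to\infty$ locally uniformly in $\zeta$, such that
$$\big|\mathbb E_W[he^{i\langle\zeta,S\rangle/\sigma}]-e^{-|\zeta|^2/4}\mathbb E_W[h]\big|\le\|h\|_W\,\epsilon(\sigma,\zeta). \tag{5.4}$$
The left side is always at most $C\|h\|_W$. For large $\sigma$ use Lemma 5.2(2) with $\xi=\zeta/\sigma$ and $s=\sigma^{1/6}$. Then $r_j\le|\zeta|/\sigma$, so $sr_j\le|\zeta|\sigma^{-5/6}\le r_*$ once $\sigma$ is large. Further $\sum r_j^2=|\zeta|^2$, $s^3\sum r_j^3\le|\zeta|^3\sigma^{-1/2}$ and $\sum r_j^4\le|\zeta|^4\sigma^{-2}$. Since $\log J_0(r)=-r^2/4+O(r^4)$ for $r\le\frac12$, $\prod J_0(r_j)=e^{-|\zeta|^2/4+O(|\zeta|^4/\sigma^2)}$.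

**Decay.** With $\xi_0:=\min(r_*,\frac1{8C_1})$ and $|\xi|\le\xi_0$,
$$|\mathbb E_W[he^{i\langle\xi,S\rangle}]|\le C\|h\|_We^{-|\xi|^2\sigma^2/8}, \tag{5.5}$$
by Lemma 5.2(1), since $r_j\le\xi_0$ gives $C_1\sum r_j^3\le\frac18\sum r_j^2$.

**Mean squares.** For arbitrary coefficients $z_j$ and $b\in\mathbb N$,
$$\int K_W\Big|\sum z_je^{i\nu_j\tau}\Big|^2d\tau=\sum|z_j|^2,\quad \mathbb E_W\Big|\sum z_je^{i\nu_j\tau}\Big|^2\le C\sum|z_j|^2,\quad \int_{|\tau|\le bW}\Big|\sum z_je^{i\nu_j\tau}\Big|^2d\tau\le CbW\sum|z_j|^2. \tag{5.6}$$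
For the first, $W|\nu_j-\nu_k|\ge W(\lambda-1)\nu_1\ge A(\lambda-1)\ge1$ for $j\ne k$, so by (5.1) off-diagonal terms vanish. The second follows from $\omega\le CK$. For the third, $K\ge c$ on $[-1,1]$ bounds the integral over $[-W,W]$; translation only changes the phases of the $z_j$, and $[-bW,bW]$ is a union of $b$ intervals of length $2W$.

**Second and fourth moments.** Let $\Delta(u)=\sum\mathrm{Re}(z_je^{i\nu_ju})$ and $v=\frac12\sum|z_j|^2$. Then, with $C_4$ depending only on $\lambda$,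
$$\int K_W\Delta^2=v,\qquad\int K_W\Delta^4\le C_4v^2. \tag{5.7}$$

*Proof of (5.7).* The first identity is as in (5.6), since also $W(\nu_j+\nu_k)\ge2$. For the second, split the indices into $\mathsf q=\lceil\log5/\log\lambda\rceil$ residue classes; within a class successive ratios are at least $5$. For one class, with $z^{(+)}=z$, $z^{(-)}=\bar z$,
$$\int K_W\Delta_{\rm cl}^4=\frac1{16}\sum_{(j_k,\epsilon_k)_{k\le4}}\prod_kz_{j_k}^{(\epsilon_k)}\int K_We^{iu\sum_k\epsilon_k\nu_{j_k}}du .$$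
Write $\sum_k\epsilon_k\nu_{j_k}=\sum_\iota m_\iota\nu_\iota$ with $m_\iota=\sum_{k:j_k=\iota}\epsilon_k$; then $\sum|m_\iota|\in\{0,2,4\}$. Suppose that not all $m_\iota$ vanish, and let $\iota$ be the largest index with $m_\iota\ne0$. The modulus of the sum is at least $|m_\iota|\nu_\iota-(4-|m_\iota|)\nu_\iota/5\ge\frac25\nu_\iota$. If $\nu_\iota$ is not the lowest frequency of its class, this is at least $\frac25\cdot5\nu_1\ge2/W$. If it is the lowest, then $m_\iota$ is the only nonzero one, so $|m_\iota|\ge2$ and the modulus is at least $2\nu_1\ge2/W$. In both cases the integral vanishes by (5.1). So only tuples with all $m_\iota=0$ contribute. The four positions of such a tuple can be split into two pairs of the form $\{(j,+),(j,-)\}$. There are $3$ pairings of the positions, and for each the sum of $|z_j|^2|z_{j'}|^2$ over the admissible tuples is $(2\sum_{\rm cl}|z_j|^2)^2=(4v_{\rm cl})^2$. Hence $\int K_W\Delta_{\rm cl}^4\le\frac3{16}\cdot16v_{\rm cl}^2=3v_{\rm cl}^2$.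 By Minkowski and Cauchy–Schwarz, in $L^4(K_W)$, $\|\Delta\|_4\le3^{1/4}\sum_{\rm cl}v_{\rm cl}^{1/2}\le3^{1/4}\mathsf q^{1/2}v^{1/2}$. So $C_4=3\mathsf q^2$ works. $\square$

## 6. Base points that stay near the avoided disc on many scales

From now on assume (2.2). We need a base point $t_0$ at which the partial sums are near $a$ not just at one index $N$ but along a long chain of earlier indices, with a fixed amount of variance between neighbors.

**Lemma 6.1.** There are $M_*,R_1$, depending only on $\lambda$ and $c(\lambda)$, such that for a.e. $t$ and every $L$ there are infinitely many $N$ admitting $N=m_0>m_1>\dots>m_L\ge1$ with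
$$|s_{m_l}(t)-a|<R_1\ (0\le l\le L),\qquad M_*\le V_{m_{l-1}}-V_{m_l}<M_*+1\ (1\le l\le L).$$

*Proof.* **Step 1: constants.** This step fixes a uniform chance that a Gaussian-sized step returns. Fix $f\in C_c^\infty(\mathbb C)$ with $0\le f\le1_{|z|<0.8}$ and $f=1$ on $|z|<\frac12$. Let $g$ be the complex Gaussian with $\mathbb Ee^{i\langle\zeta,g\rangle}=e^{-|\zeta|^2/4}$, and $\pi_0=\frac12\min_{|z|\le1}\mathbb Ef(z+g)>0$. By Fourier inversion
$$\mathbb E_Wf(z+S/\sigma)-\mathbb Ef(z+g)=\frac1{(2\pi)^2}\int\hat f(\zeta)e^{i\langle\zeta,z\rangle}\big(\mathbb E_We^{i\langle\zeta,S\rangle/\sigma}-e^{-|\zeta|^2/4}\big)d\zeta .$$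
The integrand is at most $2|\hat f|$, and by (5.4) with $h=1$ it tends to $0$ as $\sigma\to\infty$, uniformly in $z$ and in all $S$ as in (5.4). So for $M_*$ large: whenever $|c_j|\le1$, $\sigma^2\in[M_*,M_*+1)$ and $W\ge A/\nu_1$,
$$\mathbb P_W(|z+S/\sigma|<0.8)\ge\pi_0\quad\text{for all }|z|\le1. \tag{6.1}$$
Take $M_*$ also so large that, with $R_0=\sqrt{M_*}$: $R_0>c(\lambda)$, $C_2\le R_0/10$, and $R_0/\sigma\ge0.9$ for $\sigma^2<M_*+1$. Put $R^{(l)}=R_0+C_2\sum_{0\le k<l}\lambda^{-k}$ and $R_1=R_0+C_2\frac\lambda{\lambda-1}$.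

**Step 2: induction on the length of the chain.** We prove the statement with $|s_{m_l}(t)-a|<R^{(l)}\le R_1$, by induction on $L$. For $L=0$ it is Fact 2.3, as $R_0>c(\lambda)$. Let it hold for $L-1$ at a.e. point, and suppose that it fails for $L$ on a set of positive measure. Then for some $k$ the set $F$ of $t$ having no suitable $N\ge k$ has positive measure. $F$ is closed, since its complement is a union of sets defined by strict inequalities between continuous functions. Take a density point $t_0\in F$ of $F$ at which the statement for $L-1$ holds, with infinitely many chains $m=m_0'>\dots>m'_{L-1}$, $m\ge k$.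

For such $m$ let $N=\min\{N>m:V_N-V_m\ge M_*\}$; as $|a_j|\le1$, $\sigma^2:=V_N-V_m<M_*+1$. For $|\tau|\le W_m$,
$$s_N(t_0+\tau)-a=(s_m(t_0)-a)+Z(\tau)+S(\tau),\qquad S(\tau)=\sum_{m<j\le N}a_je^{in_j(t_0+\tau)},$$
with $|Z|=|s_m(t_0+\tau)-s_m(t_0)|\le C_2$ by (2.3). The lowest frequency of $S$ is $n_{m+1}=A/W_m$, so (6.1) applies with $W=W_m$ and $z=(s_m(t_0)-a)/\sigma$, where $|z|\le R_0/\sigma\le1$. Since $(R_0-C_2)/\sigma\ge0.9\cdot0.9\ge0.8$, $|z+S/\sigma|<0.8$ implies $|s_N(t_0+\tau)-a|<R_0$. So this holds with $\mathbb P_{W_m}$-probability at least $\pi_0$.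

Moreover $m_l'\le m-l$, so $|s_{m_l'}(t_0+\tau)-s_{m_l'}(t_0)|\le C_2\lambda^{-l}$ by (2.3), and with $m_0=N$, $m_{l+1}=m_l'$ we get $|s_{m_{l+1}}(t_0+\tau)-a|<R^{(l)}+C_2\lambda^{-l}=R^{(l+1)}$. Thus the statement for $L$ holds at $t_0+\tau$ with this $N\ge k$, that is, $\mathbb P_{W_m}(t_0+\tau\notin F)\ge\pi_0$. As $m\to\infty$ along our infinitely many $m$, $W_m\to0$, and by (5.2) this contradicts that $t_0$ is a density point of $F$. $\square$

**Choice of the scales.** Fix $t_0\in E$, a density point of $E$ satisfying Lemma 6.1 for every $L$. For $i=1,2,\dots$ choose $N_i=m_{i,0}>\dots>m_{i,i}$ as in Lemma 6.1 with $L=i$, and put $W_{i,l}=W_{m_{i,l}}$. Choose $N_i$ so large that $m_{i,i}\ge i$, which is possible because $V_{N_i}-V_{m_{i,i}}<i(M_*+1)$ while $V_N\to\infty$, and so large that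
$$|\{|\tau|\le iW_{i,l}:\ t_0+\tau\notin E\}|\le W_{i,l}/i\qquad(0\le l\le i), \tag{6.2}$$
which is possible by density, because $W_{i,l}\le W_{i,i}\to0$ as $N_i\to\infty$ with $i$ fixed. Note $W_{i,l+1}\ge\lambda W_{i,l}$: larger $l$ means longer scales. Objects with indices $(i,l)$ are defined for $i\ge l$, and only large $i$ will matter. Put $x_j=a_je^{in_jt_0}$ and
$$Q_i^l(\tau)=Q_{m_{i,l}}(\tau)=\sum_{j\le m_{i,l}}x_j(e^{in_j\tau}-1),\qquad\Theta_i(\eta,l)=\sum_{m_{i,l}<j\le N_i,\ |a_j|\le\eta}|a_j|^2 .$$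

**High and low parts.** For $l<l'$ we split $Q_i^l$ into a part that oscillates on scale $W_{i,l'}$ and a smooth part:
$$Q_i^l(\tau)=X(\tau)-X(0)+Z(\tau),\qquad X(\tau)=\sum_{m_{i,l'}<j\le m_{i,l}}x_je^{in_j\tau},\quad Z=Q_i^{l'} .$$
Here $X(0)=s_{m_{i,l}}(t_0)-s_{m_{i,l'}}(t_0)$, so
$$|X(0)|\le2R_1,\qquad|Z(\tau)|\le C_2\frac{|\tau|}{W_{i,l'}},\qquad\sigma^2:=V_{m_{i,l}}-V_{m_{i,l'}}\in[(l'-l)M_*,(l'-l)(M_*+1)). \tag{6.3}$$
The lowest frequency of $X$ is $A/W_{i,l'}$, so Lemma 5.2 and (5.4)–(5.7) apply to $X$, and to sums over fewer of its frequencies, with $W=W_{i,l'}$. The first two derivatives of $x\mapsto Z(W_{i,l'}x)$ are bounded by $W_{i,l'}\sum_{j\le m_{i,l'}}n_j\le C_2$ and $C_2^2$. Applying (5.3) to $\chi(x)e^{i\langle\xi,Z(W_{i,l'}x)\rangle}$, and using dilation invariance,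
$$\|e^{i\langle\xi,Z\rangle}\|_{W_{i,l'}}\le C(1+|\xi|)^2. \tag{6.4}$$

**Ultrafilter limits.** To pass to limits in $i$ (and later in $l$) without extracting subsequences, fix a nonprincipal ultrafilter $\mathcal U$ on $\mathbb N$. A statement holds for a.e. $i$ if the set of such $i$ is in $\mathcal U$. We use: cofinite sets are in $\mathcal U$; finitely many a.e. statements hold simultaneously a.e.; if a statement does not hold a.e., its negation holds a.e.; and every sequence in $[-\infty,\infty]$ has a limit $\lim_{\mathcal U}$. For example, a convergent sequence has its usual limit, and $\lim_{\mathcal U}(-1)^i$ is $1$ or $-1$ according as the even numbers do or do not belong to $\mathcal U$. Put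
$$z_0=\lim_{\mathcal U}s_{N_i}(t_0),\quad d=a-z_0,\quad\Theta(\eta,l)=\lim_{\mathcal U}\Theta_i(\eta,l),\quad\Theta(l)=\lim_{\eta\downarrow0}\Theta(\eta,l).$$
Then $|d|\le R_1$, and $\Theta(\eta,l)$ is nondecreasing in $\eta$ and at most $l(M_*+1)$. The number $\Theta(l)$ is the mass carried by infinitesimally small coefficients.

**Definition 6.2 ($l'$-positive).** A sequence $G=(G_i)$ of measurable subsets of $\mathbb R$ is $l'$-positive if $\lim_{\mathcal U}W_{i,l'}^{-1}\,|G_i\cap[-bW_{i,l'},bW_{i,l'}]|>0$ for some $b\in\mathbb N$.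

For example, $G_i=[-W_{i,1},W_{i,1}]$ is $0$-positive and $1$-positive; it is $2$-positive exactly if $\lim_{\mathcal U}W_{i,2}/W_{i,1}<\infty$. If a finite union is $l'$-positive, so is one of its members. The avoided disc now reads:
$$\{\tau:|Q_i^0(\tau)-d|<\varepsilon/2\}\ \text{ is not }l'\text{-positive, for any }l'. \tag{6.5}$$
Indeed, for a.e. $i$ we have $|s_{N_i}(t_0)-z_0|<\varepsilon/2$. Then each such $\tau$ satisfies $|s_{N_i}(t_0+\tau)-a|=|(s_{N_i}(t_0)-z_0)+(Q_i^0(\tau)-d)|<\varepsilon$, so $t_0+\tau\notin E$, and (6.2) applies for $i\ge\max(b,l')$. Our goal is to contradict (6.5).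

## 7. Small coefficients of positive mass

**Proposition 7.1.** It is impossible that $\Theta(l)>0$ for some $l\ge1$.

*Proof.* The small coefficients provide a Gaussian smoothing at all frequencies $\xi$ we need, so here the first attempt of Section 3 succeeds. Fix $l$ with $\Theta(l)>0$; write $W=W_{i,l}$, $\mathbb P=\mathbb P_W$, $\mathbb E=\mathbb E_W$, $M=l(M_*+1)$, and use (6.3) for the pair $0<l$.

**Step 1: splitting by size of coefficients.** This isolates the smoothing part. For $0<\eta'<\eta$ split $X=X^b+X^m+X^s$ according to $|a_j|>\eta$, $\eta'<|a_j|\le\eta$, $|a_j|\le\eta'$. Then $X^b$ has at most $M/\eta^2$ terms; $\sigma_s^2:=\Theta_i(\eta',l)\in[\Theta(l)/2,M]$ for a.e. $i$; and by (5.6) $\mathbb E|X^m|^2\le C(\Theta_i(\eta,l)-\Theta_i(\eta',l))$, whose $\mathcal U$-limit is at most $C(\Theta(\eta,l)-\Theta(l))$. Let $f\in C_c^\infty(\mathbb C)$, $0\le f\le1_{|z|<\varepsilon/4}$, $f\not\equiv0$, and put $Y=X^b+Z-X(0)-d$. Since $Q_i^0-d=Y+X^m+X^s$,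
$$\mathbb P(|Q_i^0-d|<\tfrac\varepsilon2)\ge\mathbb Ef(Y+X^s)-\mathbb P(|X^m|\ge\tfrac\varepsilon4). \tag{7.1}$$

**Step 2: replacing $X^s$ by a Gaussian.** Let $|\xi|\le\Xi$ and apply Lemma 5.2(2) to $X^s$ with prefactor $h=e^{i\langle\xi,Z\rangle}e^{i\langle\xi,X^b\rangle}$. By Jacobi–Anger, $\|e^{i\langle\xi,xe^{in\tau}\rangle}\|_A\le\sum_q|J_q(|\xi x|)|\le2e^{|\xi x|/2}-1\le e^{|\xi x|}$, so with (6.4) $\|h\|_W\le C(1+\Xi)^2e^{\Xi M/\eta^2}$. Take $s=(\eta')^{-1/6}$. As $r_j\le\Xi\eta'$ and $\sum r_j^2\le\Xi^2M$, we have $sr_j\le\Xi(\eta')^{5/6}$, which is at most $r_*$ for small $\eta'$; also $s^3\sum r_j^3\le\Xi^3M(\eta')^{1/2}$, and $\prod J_0(r_j)=e^{-|\xi|^2\sigma_s^2/4+O(\Xi^4(\eta')^2M)}$. The factor $s^{-1}=(\eta')^{1/6}$ beats the constant $\|h\|_W$. Multiplying by the constant phase $e^{-i\langle\xi,X(0)+d\rangle}$, we get, as $\eta'\to0$ with $\Xi,\eta$ fixed, uniformly in $|\xi|\le\Xi$ and in $i$,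
$$\mathbb E[e^{i\langle\xi,Y+X^s\rangle}]=e^{-|\xi|^2\sigma_s^2/4}\,\mathbb E[e^{i\langle\xi,Y\rangle}]+o(1).$$
Let $\mathsf g_\sigma(z)=\frac1{\pi\sigma^2}e^{-|z|^2/\sigma^2}$, whose transform is $e^{-\sigma^2|\xi|^2/4}$. By Fourier inversion $\mathbb Ef(Y+X^s)$ and $\mathbb E(f*\mathsf g_{\sigma_s})(Y)$ are $(2\pi)^{-2}$ times the integrals of $\hat f(\xi)\mathbb E[e^{i\langle\xi,Y+X^s\rangle}]$ and of $\hat f(\xi)e^{-|\xi|^2\sigma_s^2/4}\mathbb E[e^{i\langle\xi,Y\rangle}]$. Splitting at $|\xi|=\Xi$,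
$$\mathbb Ef(Y+X^s)\ge\mathbb E\big[(f*\mathsf g_{\sigma_s})(Y)\big]-C\int_{|\xi|>\Xi}|\hat f|\,d\xi-o(1). \tag{7.2}$$

**Step 3: a lower bound and the choice of parameters.** This step makes the main term dominate. We have $\mathbb E|X^b|^2\le CM$, $|Z|\le C_2$ on $[-W,W]$, $|X(0)|\le2R_1$, $|d|\le R_1$. So with probability at least $\frac12$ the point $Y$ lies in a disc of radius depending only on $\lambda,M,R_1$, and there $f*\mathsf g_{\sigma_s}\ge\mathsf c>0$, with $\mathsf c$ independent of $\Xi,\eta,\eta'$ because $\sigma_s^2\in[\Theta(l)/2,M]$. Hence $\mathbb E[(f*\mathsf g_{\sigma_s})(Y)]\ge\mathsf c/2$. By Chebyshev, $\mathbb P(|X^m|\ge\frac\varepsilon4)\le16\varepsilon^{-2}\mathbb E|X^m|^2$. Choose $\Xi$ large, then $\eta$ small, so that $C\,(\Theta(\eta,l)-\Theta(l))$ is small, then $\eta'$ small, so that each of the three errors in (7.1) and (7.2) is at most $\mathsf c/8$ for a.e. $i$. Then $\mathbb P(|Q_i^0-d|<\varepsilon/2)\ge\mathsf c/8$ for a.e. $i$.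 By (5.2) the sequence is $l$-positive, which contradicts (6.5). $\square$

Since $\Theta(0)=0$ trivially, from now on
$$\Theta(l)=0\quad\text{for all }l\ge0. \tag{7.3}$$
So coefficients below a small threshold $1/p$ carry negligible mass between $m_{i,l}$ and $N_i$, and those above it are at most $l(M_*+1)p^2$ in number.

## 8. Bohr sets and attainable displacements

**Definition 8.1 (Bohr sets).** For $p\in\mathbb N$ let
$$I_i^l(p)=\{j\in(m_{i,l}-p,N_i]:\ j\ge1,\ |a_j|>1/p\},\qquad U_i^l(p)=\{\tau:\ |e^{in_j\tau}-1|<p^{-3}\ \ \forall j\in I_i^l(p)\}.$$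

Then $|I_i^l(p)|\le l(M_*+1)p^2+p$. The radius $p^{-3}$ is chosen so that the large coefficients together contribute $O(p^2\cdot p^{-3})$ to the error in (1.2). For $n_j=2^j$, all multiples of $2\pi2^{-m}$ with $m=\max(1,m_{i,l}-p)$ lie in $U_i^l(p)$, as in Example 1.1. The set $U_i^l(p)$ decreases in $p$, and
$$\tau_1\in U_i^l(2p),\ \tau_2\in U_i^{l'}(p_*),\ l'\ge l,\ p_*\ge2p\ \Longrightarrow\ \tau_1+\tau_2\in U_i^l(p), \tag{8.1}$$
because $I_i^l(p)\subset I_i^l(2p)\cap I_i^{l'}(p_*)$ and $(2p)^{-3}+p_*^{-3}<p^{-3}$.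

**Bohr weights.** We need a smooth minorant of the indicator of $U_i^l(p)$ with positive mean in every window. Take an even smooth bump $\beta_0\ge0$, nonzero, supported in $(-\frac12p^{-3},\frac12p^{-3})$, periodize $\beta_0*\beta_0$ with period $2\pi$, and divide by its value at $0$. This gives a smooth $2\pi$-periodic $\psi=\psi_{(p)}\ge0$, supported in $|\varphi|<p^{-3}$ (mod $2\pi$), with Fourier coefficients $\hat\psi_q\ge0$, $\sum\hat\psi_q=\psi(0)=1$ and $\hat\psi_0>0$. Put $\psi_i^{l,p}(\tau)=\prod_{j\in I_i^l(p)}\psi(n_j\tau)$. Then $0\le\psi_i^{l,p}\le1$, it vanishes off $U_i^l(p)$ because $|e^{i\varphi}-1|\le|\varphi|$, and $\|\psi_i^{l,p}\|_A\le1$. Since all Fourier coefficients and $\hat\omega$ are nonnegative, keeping only the constant term gives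
$$\mathbb E_W\psi_i^{l,p}\ge\hat\psi_0^{\,|I_i^l(p)|}\ge c(l,p)>0\qquad\text{for all }W,i. \tag{8.2}$$

**Definition 8.2 (attainable displacements).** For $l\ge0$, $D\in\mathcal D(l)$ if for all $p\in\mathbb N$ and $\gamma>0$: for a.e. $l'$ (with $l'>l$) the sequence $\{\tau\in U_i^l(p):|Q_i^l(\tau)-D|<\gamma\}$ is $l'$-positive.

The set $\mathcal D(l)$ is closed: if $D_k\to D$ and $|D_k-D|<\gamma/2$, the set for $(D_k,\gamma/2)$ is contained in the set for $(D,\gamma)$.

**Example 8.3.** Let $n_j=2^j$, $a_j=1$. Then $A=1$ and $W_{i,l'}\le2^{l'(M_*+1)}W_{i,0}$, because $N_i-m_{i,l'}=V_{N_i}-V_{m_{i,l'}}<l'(M_*+1)$ for $l'\ge1$. If $|\tau|\le c'W_{i,0}=c'2^{-N_i-1}$, then $|e^{in_j\tau}-1|\le c'/2$ for $j\le N_i$ and $|Q_i^l(\tau)|\le C_2c'$. With $c'$ small these $\tau$ lie in $U_i^l(p)$ and have $|Q_i^l|<\gamma$, and they have measure at least $2c'2^{-l'(M_*+1)}W_{i,l'}$. So $0\in\mathcal D(l)$ for every $l$. For faster growing frequencies such small $\tau$ may be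 negligible at scale $W_{i,l'}$, and then returns to a Bohr set far from $0$ are needed.

The next lemma is what the fixed-scale local limit theorem gives.

**Lemma 8.4.** There is $R_3=R_3(\lambda)$ such that every $\mathcal D(l)$ meets every closed disc $\bar B(v,R_3)$.

*Proof.* **Step 1: a band-limited test function.** We need a function with transform in $|\xi|\le\xi_0$ that is positive only in a disc. Take a Schwartz function $g\ge0$, $g\not\equiv0$, with $\hat g$ supported in $|\xi|\le\xi_0$ (the squared modulus of a band-limited Schwartz function). Let $\varphi(z)=(R_3^2-|z|^2)g(z)$ with $R_3$ so large that $\int\varphi>0$. Then $\varphi\le0$ for $|z|\ge R_3$, and $\hat\varphi$, which is $R_3^2\hat g$ plus the Laplacian of $\hat g$, is continuous and supported in $|\xi|\le\xi_0$.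

**Step 2: positivity for the whole disc.** Fix $l,p,v$; let $\psi_i=\psi_i^{l,p}$, $W=W_{i,l'}$, and use (6.3). By Fourier inversion with $\xi=\zeta/\sigma$,
$$\sigma^2\mathbb E_W[\psi_i\varphi(Q_i^l-v)]=\frac1{(2\pi)^2}\int_{|\zeta|\le\xi_0\sigma}\hat\varphi(\zeta/\sigma)e^{-i\langle\zeta,v+X(0)\rangle/\sigma}\,\mathbb E_W\big[\psi_ie^{i\langle\zeta,Z\rangle/\sigma}e^{i\langle\zeta,X\rangle/\sigma}\big]d\zeta .$$
For $|\xi|\le\xi_0\le1$, $\|\psi_ie^{i\langle\xi,Z\rangle}\|_W\le C$ by (6.4) and $\|\psi_i\|_A\le1$. So by (5.5) the integrand is at most $C\sup|\hat\varphi|\,e^{-|\zeta|^2/8}$ in modulus. As $l'\to\infty$ we have $\sigma\to\infty$ by (6.3). By (5.4) with $h=\psi_ie^{i\langle\zeta,Z\rangle/\sigma}$, and since $|Z|\le C_2$ on $[-W,W]$ and $|X(0)|\le2R_1$, the integrand equals $\hat\varphi(0)e^{-|\zeta|^2/4}\mathbb E_W\psi_i+o(1)$ for each $\zeta$, uniformly in $i\ge l'$. As $(2\pi)^{-2}\int e^{-|\zeta|^2/4}d\zeta=\frac1\pi$, dominated convergence gives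
$$\sigma^2\mathbb E_W[\psi_i\varphi(Q_i^l-v)]-\tfrac1\pi\hat\varphi(0)\,\mathbb E_W\psi_i\to0\qquad(l'\to\infty)$$
uniformly in $i\ge l'$. Now $\hat\varphi(0)>0$, $\mathbb E_W\psi_i\ge c(l,p)$ by (8.2), $\varphi\le(\sup\varphi)1_{|z|<R_3}$, and $\sigma^2\le(l'-l)(M_*+1)$. So for every large $l'$ there is $c'>0$ with $\mathbb P_{W_{i,l'}}(\tau\in U_i^l(p),|Q_i^l-v|<R_3)\ge c'$ for all $i\ge l'$. Thus $\{\tau\in U_i^l(p):|Q_i^l-v|<R_3\}$ is $l'$-positive for all large $l'$.

**Step 3: compactness.** This step finds one point in the disc. If $\mathcal D(l)\cap\bar B(v,R_3)=\emptyset$, each $D$ in the disc has $p_D,\gamma_D$ such that for a.e. $l'$ the sequence $\{\tau\in U_i^l(p_D):|Q_i^l-D|<\gamma_D\}$ is not $l'$-positive. Cover the disc by finitely many $B(D,\gamma_D)$ and let $p$ be the largest of their $p_D$. Then $\{\tau\in U_i^l(p):|Q_i^l-v|<R_3\}$ is contained in the union of finitely many sequences that are not $l'$-positive for a.e. $l'$. This contradicts Step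 2. $\square$

**Lemma 8.5 (composition).** Let $l<l'$, $p\in\mathbb N$, $\gamma>0$. If $\{\tau\in U_i^l(2p):|Q_i^l(\tau)-D_1|<\gamma\}$ is $l'$-positive and $D_2\in\mathcal D(l')$, then for a.e. $l''$ the sequence $\{\tau\in U_i^l(p):|Q_i^l(\tau)-D_1-D_2|<3\gamma\}$ is $l''$-positive.

*Proof.* **Step 1: the additivity defect.** We make (1.2) small for most $\tau_1$ and every $\tau_2$ in a Bohr set. Let $G_i^{(1)}$ be the first set intersected with $[-b_1W_{i,l'},b_1W_{i,l'}]$, where $b_1\in\mathbb N$ and $\delta_1>0$ are such that $|G_i^{(1)}|\ge\delta_1W_{i,l'}$ for a.e. $i$. By (1.2), $Q_i^l(\tau_1+\tau_2)-Q_i^l(\tau_1)-Q_i^{l'}(\tau_2)$ equals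
$$\sum_{j\le m_{i,l'}}x_j(e^{in_j\tau_1}-1)(e^{in_j\tau_2}-1)+\sum_{m_{i,l'}<j\le m_{i,l}}x_je^{in_j\tau_1}(e^{in_j\tau_2}-1).$$
Let $\tau_1\in G_i^{(1)}$ and $\tau_2\in U_i^{l'}(p_*)$ with $p_*\ge\max(2p,H)$.

In the first sum, the terms $j\le m_{i,l'}-H$ contribute at most $2C_2b_1\lambda^{-H}$ by (2.3). Of the other terms, at most $H$ in number, those with $|a_j|>1/p_*$ have $j\in I_i^{l'}(p_*)$ and contribute at most $2Hp_*^{-3}$; the rest contribute at most $4H/p_*$. In the second sum the terms with $|a_j|>1/p_*$ contribute at most $l'(M_*+1)p_*^2\cdot p_*^{-3}$. What remains is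
$$T_{\tau_2}(\tau_1)=\sum_{m_{i,l'}<j\le m_{i,l},\ |a_j|\le1/p_*}x_j(e^{in_j\tau_2}-1)e^{in_j\tau_1},$$
and by (5.6), for every $\tau_2$, $\int_{|\tau_1|\le b_1W_{i,l'}}|T_{\tau_2}|^2d\tau_1\le Cb_1W_{i,l'}\cdot4\Theta_i(1/p_*,l')$.

Choose first $H$, then $p_*$, so that the deterministic errors total at most $\gamma/2$ and, since $\Theta(1/p_*,l')\to\Theta(l')=0$ as $p_*\to\infty$, so that by Chebyshev for a.e. $i$ and every $\tau_2$: $|\{\tau_1\in G_i^{(1)}:|T_{\tau_2}(\tau_1)|\ge\gamma/2\}|\le\frac12\delta_1W_{i,l'}$.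

**Step 2: Fubini.** This step converts pairs $(\tau_1,\tau_2)$ into many sums. Since $D_2\in\mathcal D(l')$, for a.e. $l''>l'$ there are $b_2\in\mathbb N$, $\delta_2>0$ with $|G_i^{(2)}|\ge\delta_2W_{i,l''}$ for a.e. $i$, where $G_i^{(2)}=\{|\tau_2|\le b_2W_{i,l''}:\tau_2\in U_i^{l'}(p_*),\ |Q_i^{l'}(\tau_2)-D_2|<\gamma\}$. Let $G_i$ be the target set $\{\tau\in U_i^l(p):|Q_i^l(\tau)-D_1-D_2|<3\gamma\}$ intersected with $[-(b_1+b_2)W_{i,l''},(b_1+b_2)W_{i,l''}]$. By (8.1) and Step 1, for each $\tau_2\in G_i^{(2)}$ we have $\tau_1+\tau_2\in G_i$ for a set of $\tau_1\in G_i^{(1)}$ of measure at least $\frac12\delta_1W_{i,l'}$; the errors add to less than $\gamma+\gamma+\frac\gamma2+\frac\gamma2$. Integrating over $\tau_2$ and exchanging the order of integration,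
$$\tfrac12\delta_1\delta_2W_{i,l'}W_{i,l''}\le|G_i^{(1)}|\,|G_i|\le2b_1W_{i,l'}|G_i| .$$
So $|G_i|\ge c'W_{i,l''}$ with $c'=\delta_1\delta_2/(4b_1)$ independent of $i$. $\square$

## 9. The limit group

The sets $\mathcal D(l)$ depend on $l$, and composition passes from $l$ to $l'$. We therefore take a limit in $l$:
$$\mathcal D_\infty=\{D:\ \forall\gamma>0,\ \mathcal D(l)\cap B(D,\gamma)\ne\emptyset\text{ for a.e. }l\}.$$

**Proposition 9.1.** $\mathcal D_\infty$ is a closed subgroup of $\mathbb C$ meeting every $\bar B(v,R_3)$, and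
$$\mathcal D(l)+\mathcal D_\infty\subset\mathcal D(l)\qquad\text{for every }l\ge0. \tag{9.1}$$

*Proof.* Closedness is clear from the definition.

**Step 1: the inclusion (9.1).** Let $D_1\in\mathcal D(l)$, $D\in\mathcal D_\infty$, and let $p,\gamma$ be given. For a.e. $l'>l$ the sequence $\{\tau\in U_i^l(2p):|Q_i^l-D_1|<\gamma/4\}$ is $l'$-positive, and there is $D_2\in\mathcal D(l')$ with $|D_2-D|<\gamma/8$. Fix such an $l'$ and apply Lemma 8.5 with $\gamma/4$: for a.e. $l''$ the sequence $\{\tau\in U_i^l(p):|Q_i^l-D_1-D_2|<\frac34\gamma\}$ is $l''$-positive. It is contained in $\{\tau\in U_i^l(p):|Q_i^l-D_1-D|<\gamma\}$, since $\frac34+\frac18<1$. Hence $D_1+D\in\mathcal D(l)$.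

**Step 2: the hypotheses of Lemma 1.2.** Let $D,D'\in\mathcal D_\infty$ and $\gamma>0$. For a.e. $l$ there is $D_l\in\mathcal D(l)$ with $|D_l-D|<\gamma$, and $D_l+D'\in\mathcal D(l)$ by (9.1). So $D+D'\in\mathcal D_\infty$. Given $v$, take $D_l\in\mathcal D(l)\cap\bar B(v,R_3)$ for every $l$ by Lemma 8.4. Then $\lim_{\mathcal U}D_l$ (limit in $l$) lies in $\mathcal D_\infty\cap\bar B(v,R_3)$. Lemma 1.2 shows that $\mathcal D_\infty$ is a group. $\square$

**Proposition 9.2.** $\mathcal D_\infty=\mathbb C$.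

**Proof of Theorem 2.2 from Proposition 9.2.** $\mathcal D(0)\ne\emptyset$ by Lemma 8.4, so (9.1) gives $\mathcal D(0)\supset\mathcal D(0)+\mathbb C=\mathbb C$, and in particular $d\in\mathcal D(0)$. Hence $\{\tau:|Q_i^0-d|<\varepsilon/2\}$ is $l'$-positive for some $l'$. This contradicts (6.5), so (2.2) is impossible. $\square$

It remains to prove Proposition 9.2.

## 10. No character is trivial on the limit group

Suppose $\mathcal D_\infty\ne\mathbb C$. By textbook fact (b) there is $\xi\ne0$ with $\langle\xi,D\rangle\in2\pi\mathbb Z$ for all $D\in\mathcal D_\infty$. We shall show that then $e^{i\langle\xi,Q_i^l\rangle}$ is close to $1$ at most points of a Bohr set (Step 1); that its increments along a Bohr set of $\tau$ are close to $1$ at most points of a whole interval (Steps 2 and 3); and that a second difference then contradicts (5.7) (Step 4). With $C_4$ from (5.7) put $c_3=6/C_4$, and fix $\kappa\in(0,1)$, $b\in\mathbb N$, $\varrho>0$, depending only on $\lambda$,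 with
$$49\kappa^2\le\frac{c_3}8,\qquad\frac8b\le\frac{c_3}8,\qquad16\varrho\le\frac{c_3}8 . \tag{10.1}$$

**Step 1: the character is almost trivial on a Bohr set.** Let $\mathcal K=\{D:|D|\le R_3+1,\ |e^{i\langle\xi,D\rangle}-1|\ge\kappa/4\}$. It is compact and disjoint from $\mathcal D_\infty$. So each $D\in\mathcal K$ has $\gamma>0$ with $\mathcal D(l)\cap B(D,\gamma)=\emptyset$ for a.e. $l$, and by a finite cover
$$\mathcal L=\{l:\ \mathcal D(l)\cap\mathcal K=\emptyset\}\in\mathcal U .$$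
In particular $\mathcal L$ is infinite. We need three remarks.

First,
$$l\in\mathcal L,\ D\in\mathcal D(l)\ \Longrightarrow\ |e^{i\langle\xi,D\rangle}-1|<\kappa/4. \tag{10.2}$$
Choose $D_0\in\mathcal D_\infty$ with $|D-D_0|\le R_3$. As $-D_0\in\mathcal D_\infty$, (9.1) gives $D-D_0\in\mathcal D(l)$, so $D-D_0\notin\mathcal K$. Since $|D-D_0|\le R_3+1$ and $e^{i\langle\xi,D_0\rangle}=1$, (10.2) follows.

Second, for $l\in\mathcal L$ there is $p(l)$ such that
$$\text{for a.e. }l'\text{ the sequence }\{\tau\in U_i^l(p(l)):Q_i^l(\tau)\in\mathcal K\}\text{ is not }l'\text{-positive}. \tag{10.3}$$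
Indeed each $D\in\mathcal K$ is not in $\mathcal D(l)$, so it has $p_D,\gamma_D$ as in Step 3 of the proof of Lemma 8.4; take a finite cover of $\mathcal K$ and the largest $p_D$.

Third, for $l<l'$ both in $\mathcal L$,
$$\{\tau\in U_i^l(2p(l)):\ |e^{i\langle\xi,Q_i^l(\tau)\rangle}-1|\ge\kappa\}\ \text{ is not }l'\text{-positive.} \tag{10.4}$$
Suppose it is. By (6.3) and (5.6), for each $b'$ the mean square of $Q_i^l$ over $[-b'W_{i,l'},b'W_{i,l'}]$ is bounded uniformly in $i$. So by Chebyshev the part with $|Q_i^l|\le T$ is still $l'$-positive for some $T$. Let $\gamma>0$ satisfy $3\gamma\le1$ and $3\gamma|\xi|\le\kappa/4$. Covering $\{|D|\le T,\ |e^{i\langle\xi,D\rangle}-1|\ge\kappa\}$ by finitely many discs of radius $\gamma$ centered in it, we find $D$ in this set with $\{\tau\in U_i^l(2p(l)):|Q_i^l-D|<\gamma\}$ $l'$-positive. Choose $D_2\in\mathcal D(l')\cap\bar B(-D,R_3)$ by Lemma 8.4. By Lemma 8.5, for a.e. $l''$ the sequence $\{\tau\in U_i^l(p(l)):|Q_i^l-D-D_2|<3\gamma\}$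 is $l''$-positive. But $|D+D_2|\le R_3$ and, by (10.2) for $l'$, $|e^{i\langle\xi,D+D_2\rangle}-1|\ge|e^{i\langle\xi,D\rangle}-1|-|e^{i\langle\xi,D_2\rangle}-1|>\frac34\kappa$. By the choice of $\gamma$, $B(D+D_2,3\gamma)\subset\mathcal K$, which contradicts (10.3).

Now fix $l\in\mathcal L$, and put $p_0=2p(l)$ and $f_i=e^{i\langle\xi,Q_i^l\rangle}$.

**Step 2: the Bohr set is met from everywhere by bounded shifts.** We show that from any $u$ in a long interval a shift of size $W_{i,l_1}$, with $l_1$ fixed, reaches the Bohr set with probability bounded below. Let $\psi_i=\psi_i^{l,2p_0}$. The integer $|I_i^l(2p_0)|$ is bounded, so it is a constant $k$ for a.e. $i$. Write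
$$\psi_i(u)=\sum_{q\in\mathbb Z^k}\hat\psi_qe^{i\theta_{i,q}u},$$
where $\hat\psi_q\ge0$ (products of the one-variable coefficients) do not depend on $i$, $\sum\hat\psi_q=1$, $\theta_{i,0}=0$, and $c_0:=\hat\psi_{0}>0$ is the coefficient at $q=0\in\mathbb Z^k$. The claim is: there is $l_1>l$ such that for all $l'$ and $b'$, for a.e. $i$,
$$\mathbb E_{s\sim\mathbb P_{W_{i,l_1}}}\psi_i(u+s)\ge c_0/3\qquad\text{for all }|u|\le b'W_{i,l'}. \tag{10.5}$$
The expectation is $\sum_q\hat\psi_qe^{i\theta_{i,q}u}\hat\omega(W_{i,l_1}\theta_{i,q})$. Take a finite set $\mathcal F\ni0$ with $\sum_{q\notin\mathcal F}\hat\psi_q\le c_0/6$. Call $q\in\mathcal F$ of type I if $\lim_{\mathcal U}W_{i,l'}|\theta_{i,q}|=0$ for every $l'$, and of type II otherwise. For type II there is $l_q'$ with $\lim_{\mathcal U}W_{i,l_q'}|\theta_{i,q}|\in(0,\infty]$. As $W_{i,l_1}\ge\lambda^{l_1-l_q'}W_{i,l_q'}$ for $l_1\ge l_q'$ and $\hat\omega\to0$ at infinity, we can choose $l_1$ so large that for a.e.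 $i$ all type II $q$ satisfy $\hat\omega(W_{i,l_1}\theta_{i,q})\le c_0/6$. Together they contribute at most $c_0/6$ in modulus. For type I the term tends to $\hat\psi_q\ge0$ along $\mathcal U$, uniformly in $|u|\le b'W_{i,l'}$, since $|\theta_{i,q}u|\le b'W_{i,l'}|\theta_{i,q}|\to0$ and $W_{i,l_1}\theta_{i,q}\to0$; and $q=0$ gives $c_0$. So the expectation, which is real, is at least $c_0-\frac{c_0}6-\frac{c_0}6-o(1)$, and (10.5) follows.

**Step 3: increments are almost trivial on whole intervals.** We remove the restriction of $u$ to a Bohr set. The claim is: there is $p_1\ge2p_0$ such that for every $l'\in\mathcal L$ with $l'>l_1$, for a.e. $i$, with $W=W_{i,l'}$: for every $\tau\in U_i^{l_1}(p_1)\cap[-W,W]$, putting $X_\tau(u)=\langle\xi,Q_i^l(u+\tau)-Q_i^l(u)\rangle$,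
$$\big|\{|u|\le(b+1)W:\ |e^{iX_\tau(u)}-1|\ge3\kappa\}\big|\le2\varrho W. \tag{10.6}$$
Let $\mathrm{Bad}_i=\{|y|\le(b+3)W:\ y\in U_i^l(p_0),\ |f_i(y)-1|\ge\kappa\}$. By (10.4), $\lim_{\mathcal U}|\mathrm{Bad}_i|/W=0$. Let $s$ have law $\mathbb P_{W_{i,l_1}}$, so $|s|\le W_{i,l_1}\le W$, and write $\mathbb P_s$ for probabilities with respect to $s$.

(i) *Few $u$ are often shifted into the bad set.* By Fubini, $\int_{|u|\le(b+1)W}\mathbb P_s(u+s\in\mathrm{Bad}_i\text{ or }u+s+\tau\in\mathrm{Bad}_i)\,du\le2|\mathrm{Bad}_i|$. So the set of $|u|\le(b+1)W$ where this probability is at least $c_0/12$ has measure at most $\frac{12}{c_0}\cdot2|\mathrm{Bad}_i|\le\varrho W$ for a.e. $i$, uniformly in $\tau$.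

(ii) *The shift by $s$ hardly changes the increment by $\tau$.* Put
$$\mathrm{err}(u,s)=Q_i^l(u+s+\tau)-Q_i^l(u+s)-Q_i^l(u+\tau)+Q_i^l(u)=\sum_{j\le m_{i,l}}x_je^{in_ju}(e^{in_j\tau}-1)(e^{in_js}-1).$$
Terms $j\le m_{i,l_1}-H$ contribute at most $2C_2\lambda^{-H}$ by (2.3), as $|s|\le W_{i,l_1}$. Let $p_1\ge H$. Terms $j>m_{i,l_1}-H$ with $|a_j|>1/p_1$ have $j\in I_i^{l_1}(p_1)$; there are at most $H+l_1(M_*+1)p_1^2$ of them, and they contribute at most $2p_1^{-3}(H+l_1(M_*+1)p_1^2)$. Terms $m_{i,l_1}-H<j\le m_{i,l_1}$ with $|a_j|\le1/p_1$ contribute at most $4H/p_1$. The sum $\mathrm{rem}(u,s)$ of the remaining terms ($m_{i,l_1}<j\le m_{i,l}$, $|a_j|\le1/p_1$) satisfies, by (5.6) with $W\ge W_{i,l_1}$ and for each $s$, $\int_{|u|\le(b+1)W}|\mathrm{rem}|^2du\le C(b+1)W\cdot16\,\Theta_i(1/p_1,l_1)$. Choose $H$, then $p_1\ge\max(H,2p_0)$, such that the deterministic contributions total at most $\kappa/(2|\xi|)$ and, since $\Theta(1/p_1,l_1)\to\Theta(l_1)=0$,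
$$\frac{12}{c_0}\cdot\frac{4|\xi|^2}{\kappa^2}\cdot16C(b+1)\,\Theta_i(1/p_1,l_1)\le\varrho\quad\text{for a.e. }i.$$
This choice does not depend on $l'$ or $\tau$. By Chebyshev in $(u,s)$ and Markov in $u$, the set of $|u|\le(b+1)W$ with $\mathbb P_s(|\xi||\mathrm{err}(u,s)|>\kappa)\ge c_0/12$ has measure at most $\varrho W$.

(iii) *Conclusion.* Let $|u|\le(b+1)W$ be outside both exceptional sets. By (10.5) with $b'=b+1$ and $\psi_i\le1$, $\mathbb P_s(\psi_i(u+s)>0)\ge c_0/3>2\cdot\frac{c_0}{12}$. So some $s$ satisfies, with $y=u+s$: $y\in U_i^l(2p_0)$; $y,y+\tau\notin\mathrm{Bad}_i$; $|\xi||\mathrm{err}(u,s)|\le\kappa$. By (8.1) with $p_1\ge2p_0$, $y+\tau\in U_i^l(p_0)$, and $y\in U_i^l(p_0)$ by monotonicity. Both points have modulus at most $(b+3)W$, so $|f_i(y)-1|<\kappa$ and $|f_i(y+\tau)-1|<\kappa$. Since $X_\tau(u)=\langle\xi,Q_i^l(y+\tau)-Q_i^l(y)\rangle-\langle\xi,\mathrm{err}(u,s)\rangle$,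
$$|e^{iX_\tau(u)}-1|\le|f_i(y+\tau)-f_i(y)|+|\xi||\mathrm{err}(u,s)|<2\kappa+\kappa .$$
This proves (10.6).

**Step 4: a second difference of fixed variance.** We choose $\tau$ in the Bohr set and a further shift $h$ so that the second difference is a lacunary cosine sum with variance exactly $c_3$. Let $\psi_{1,i}=\psi_i^{l_1,p_1}$ and let $c_1=c(l_1,p_1)>0$ be the lower bound in (8.2). Let $l_2>l_1$ be large, then $l'\in\mathcal L$, $l'>l_2$, large, both fixed below; let $W=W_{i,l'}$, with $i$ such that (10.6) holds.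

*Choice of $\tau$.* We need $\tau\in U_i^{l_1}(p_1)$ that moves many of the terms. Let $\mathcal J$ be the set of $j\in(m_{i,l_2},m_{i,l}]$ with $\mathrm{Re}\,\mathbb E_W[\psi_{1,i}e^{in_j\tau}]>\frac12\mathbb E_W\psi_{1,i}$. Summing over $\mathcal J$ and using $\psi_{1,i}\le1$ and (5.6), $\frac12c_1|\mathcal J|\le\mathbb E_W|\sum_{\mathcal J}e^{in_j\tau}|\le C|\mathcal J|^{1/2}$, so $|\mathcal J|\le Cc_1^{-2}$. For $j\in(m_{i,l_2},m_{i,l}]\setminus\mathcal J$,
$$\mathbb E_W[\psi_{1,i}|e^{in_j\tau}-1|^2]=2\big(\mathbb E_W\psi_{1,i}-\mathrm{Re}\,\mathbb E_W[\psi_{1,i}e^{in_j\tau}]\big)\ge\mathbb E_W\psi_{1,i}.$$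
Multiply by $|a_j|^2\le1$ and sum; by (6.3) the total of $|a_j|^2$ over $(m_{i,l_2},m_{i,l}]$ is at least $(l_2-l)M_*$. So the average with weight $\psi_{1,i}d\mathbb P_W$ shows that there is $|\tau|\le W$ with $\psi_{1,i}(\tau)>0$, hence $\tau\in U_i^{l_1}(p_1)$, and
$$\sum_{m_{i,l_2}<j\le m_{i,l}}|a_j|^2|e^{in_j\tau}-1|^2\ge(l_2-l)M_*-Cc_1^{-2}.$$

*Choice of $h$.* Put
$$v(h)=\tfrac12|\xi|^2\sum_{m_{i,l'}<j\le m_{i,l}}|a_j|^2|e^{in_j\tau}-1|^2|e^{in_jh}-1|^2 .$$
For $h\sim\mathbb P_{W_{i,l_2}}$ and $j>m_{i,l_2}$ we have $W_{i,l_2}n_j\ge A\ge1$, so $\mathbb E|e^{in_jh}-1|^2=2-2\hat\omega(W_{i,l_2}n_j)\ge c_6:=2-2\sup_{x\ge1}\hat\omega(x)$, and $c_6>0$ because $\hat\omega$ is continuous, less than $1$ off $0$, and tends to $0$. Hence the mean of $v(h)$ is at least $\frac12|\xi|^2c_6\big((l_2-l)M_*-Cc_1^{-2}\big)$. For $l_2$ large, depending on $\xi,l,c_1,\lambda$ but not on $l',i$, this is at least $c_3$, so some $|h|\le W_{i,l_2}$ has $v(h)\ge c_3$. Since $v$ is continuous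 and $v(0)=0$, some $|h|\le W_{i,l_2}$ has $v(h)=c_3$. Fix it.

*Upper bound.* As in (ii) above, with $h$ in place of $s$, $X_\tau(u+h)-X_\tau(u)=\Delta(u)+\Delta^{\rm low}(u)$, where $\Delta(u)=\sum_{m_{i,l'}<j\le m_{i,l}}\mathrm{Re}(z_je^{in_ju})$ with $z_j=\bar\xi x_j(e^{in_j\tau}-1)(e^{in_jh}-1)$, and $\Delta^{\rm low}$ collects $j\le m_{i,l'}$. By (2.3), $|\Delta^{\rm low}|\le2|\xi|C_2W_{i,l_2}/W_{i,l'}\le2|\xi|C_2\lambda^{-(l'-l_2)}\le\kappa$ for $l'$ large. Let $u$ have density $K_W$. It gives mass at most $\frac1{2\pi}\int_{|x|>b}\frac4{x^2}dx=\frac4{\pi b}\le\frac2b$ to $|u|>bW$, and its density is at most $1/W$. Apply (10.6) at $u$ and at $u+h$, where $|u|\le bW$ and $|h|\le W$: outside an event of probability at most $\frac2b+4\varrho$, $|e^{i\Delta(u)}-1|<3\kappa+3\kappa+\kappa=7\kappa$. So by (10.1)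
$$\int K_W|e^{i\Delta}-1|^2\le49\kappa^2+4\Big(\frac2b+4\varrho\Big)\le\frac38c_3 .$$

*Lower bound.* By (5.7), $\int K_W\Delta^2=\frac12\sum|z_j|^2=v(h)=c_3$ and $\int K_W\Delta^4\le C_4c_3^2$. Since $|e^{i\Delta}-1|^2=2(1-\cos\Delta)\ge\Delta^2-\frac1{12}\Delta^4$,
$$\int K_W|e^{i\Delta}-1|^2\ge c_3-\frac{C_4c_3^2}{12}=\frac{c_3}2 ,$$
as $C_4c_3=6$. This contradicts the upper bound. Hence $\mathcal D_\infty=\mathbb C$, which proves Proposition 9.2 and with it Theorem 2.2. $\square$

## 11. Square-summable, real and unbounded coefficients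

The following complements are not used above.

**Proposition 11.1 (dichotomy).** Let $(n_j)$ be lacunary and $\sup_j|a_j|<\infty$. If $\sum|a_j|^2=\infty$, then $(s_N(t))$ is dense in $\mathbb C$ for a.e. $t$. If $\sum|a_j|^2<\infty$, then $(s_N(t))$ converges for a.e. $t$.

*Proof.* The first part is Theorem 2.2 applied to $a_j/\sup_k|a_k|$. The second is Kolmogorov's theorem: a lacunary trigonometric series with square-summable coefficients converges a.e. $\square$

**Proposition 11.2.** Let $(n_j)$ be lacunary. If $c_j\in\mathbb R$ is bounded, $\sum c_j^2=\infty$ and $\tau_j\in\mathbb R$, then the sums $\sum_{j\le N}c_j\cos(n_jt+\tau_j)$, $N\ge1$, are dense in $\mathbb R$ for a.e. $t$.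

*Proof.* Take real parts in Proposition 11.1 with $a_j=c_je^{i\tau_j}$. $\square$

**Proposition 11.3.** For every $\delta>0$ there is a lacunary $(n_j)$ such that with $a_j=r_j:=(\log(j+2))^{1/2+\delta}$ one has $|s_N(t)|\to\infty$ for a.e. $t$.

*Proof.* Constants here may depend on $\delta$. We have $r_j\ge1$, increasing, and $V_N=\sum_{j\le N}r_j^2\ge cN(\log N)^{1+2\delta}$, so $\sum_{N\ge2}1/V_N<\infty$. The plan is to choose $(n_j)$ so sparse that $s_N$ visits any bounded set with probability $O(1/V_N)$.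

**Step 1: the sequence.** We make every relation among the $n_j$ expensive. Let $n_1=1$. Given $n_1,\dots,n_j$, choose $Q_j\in\mathbb N$ with
$$\sum_{q\in\mathbb Z^{j+1},\ \max_{k\le j}|q_k|>Q_j}\ \prod_{k\le j+1}\sup_{|\xi|\le1}|J_{q_k}(r_k|\xi|)|\le4^{-j},$$
possible since $|J_q(x)|\le(x/2)^{|q|}/|q|!$, and let $n_{j+1}=2(jQ_j+1)n_j$.

**Step 2: the characteristic function.** Let $t$ be uniform on $[0,2\pi]$. By Jacobi–Anger $\mathbb Ee^{i\langle\xi,s_N\rangle}=\sum_{q\in\mathbb Z^N:\sum q_kn_k=0}\epsilon_q\prod_{k\le N}J_{q_k}(r_k|\xi|)$ with $|\epsilon_q|=1$. If $q\ne0$ occurs and has last nonzero index $j+1$, then $j\ge1$ and $n_{j+1}\le jn_j\max_{k\le j}|q_k|$, so $\max_{k\le j}|q_k|>Q_j$. Hence for $|\xi|\le1$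
$$|\mathbb Ee^{i\langle\xi,s_N\rangle}|\le\prod_{k\le N}|J_0(r_k|\xi|)|+\sum_{j=1}^{N-1}4^{-j}\prod_{j+1<k\le N}|J_0(r_k|\xi|)| .$$

**Step 3: its integral.** We show $\int_{|\xi|\le1}|\mathbb Ee^{i\langle\xi,s_N\rangle}|d\xi\le C/V_N$. We have $|J_0(x)|\le e^{-c\min(1,x^2)}$, since $J_0(x)\le e^{-x^2/4}$ for small $x$, $|J_0|<1$ off $0$, and $J_0\to0$ at infinity. For $0\le j\le N/2$ let $I_j=\int_{|\xi|\le1}\prod_{j<k\le N}|J_0(r_k|\xi|)|d\xi$. For $|\xi|\le1/r_N$ the product is at most $e^{-c|\xi|^2(V_N-V_j)}$, so this part is at most $C/(V_N-V_j)\le C/V_N$, since $r$ is increasing. For $1/r_N\le|\xi|\le1$ and $k\ge N/2$ we have $r_k|\xi|\ge r_k/r_N\ge c$, so the product is at most $e^{-cN}$. Thus $I_j\le C/V_N$. The terms of the sum in Step 2 with $j+1\le N/2$ contribute at most $\sum4^{-j}C/V_N$, and those with $j+1>N/2$ at most $C2^{-N}$.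

**Step 4: Borel–Cantelli.** Take a Schwartz function $F\ge0$ with $F(0)>0$ and $\hat F$ supported in $|\xi|\le1$. Then $F\ge c$ on some disc $B(0,\rho_*)$, and by Fourier inversion $\mathbb P(|s_N-w|<\rho_*)\le c^{-1}\mathbb EF(s_N-w)\le C/V_N$ uniformly in $w$. Covering discs, $\mathbb P(|s_N|<\rho)\le C_\rho/V_N$ for each $\rho$. Since $\sum1/V_N<\infty$, for a.e. $t$ only finitely many $N$ have $|s_N|<\rho$, for every $\rho\in\mathbb N$. So $|s_N(t)|\to\infty$ for a.e. $t$. $\square$
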